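# Mixtures of distributions and the time constant on $\mathbb Z^2$: a counterexample to convexity

## 1. Mixing with a point mass at zero

We work on the square lattice $\mathbb Z^2$ with nearest-neighbor edges. Each edge $e$ receives independently a random time $t_e\ge 0$ with common distribution function $U$, of finite mean. For a path $r$ let $t[r]$ be the sum of the times of its edges. The first-passage time $\tau(0,n)$ is the infimum of $t[r]$ over paths from $\mathbf 0=(0,0)$ to $\mathbf n=(n,0)$. Translation invariance and concatenation of paths give $\mathbb E\,\tau(0,n+m)\le \mathbb E\,\tau(0,n)+\mathbb E\,\tau(0,m)$, so by subadditivity the **time constant**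
$$\mu(U)=\lim_{n\to\infty}\frac{\mathbb E\,\tau(0,n)}n$$
exists. For instance $\mu(\delta_a)=a$ for the point mass at $a\ge0$, since a path from $\mathbf 0$ to $\mathbf n$ has at least $n$ edges and the straight one has exactly $n$.

For $p,q>0$ with $p+q=1$, the **mixture** of $U_1$ and $U_2$ is the distribution function $x\mapsto pU_1(x)+qU_2(x)$: toss a coin, then sample from $U_1$ or from $U_2$. This differs from averaging quantile functions. With $U_1=\delta_0$, $U_2=\delta_1$, the mixture is the law of a $0/1$ variable equal to $1$ with probability $q$, while averaging quantiles gives $\delta_q$. For quantile averages, $U^{-1}=pU_1^{-1}+qU_2^{-1}$, it is a known result that $\mu(U)\ge p\mu(U_1)+q\mu(U_2)$. For mixtures, the following inequality was conjectured (Conjecture 6.5.5 of a printed mathematics book):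
$$\mu(pU_1+qU_2)\le p\,\mu(U_1)+q\,\mu(U_2).\tag{1}$$

One case is easy.

**Proposition 1.** For every $U$ as above, $\mu(p\delta_0+qU)\le q\,\mu(U)=p\,\mu(\delta_0)+q\,\mu(U)$.

*Proof.* Let $(t_e)$ be i.i.d. with law $U$, and replace each $t_e$ by $0$ independently with probability $p$. The new times are i.i.d. with law $p\delta_0+qU$. There are countably many paths from $\mathbf 0$ to $\mathbf n$. Let $r$ be the first one, in a fixed enumeration, with $t[r]\le\tau(0,n)+1$. It is a function of $(t_e)$ only, hence independent of the coins, and each of its edges keeps its time with probability $q$. So the expected modified time of $r$ is $q\,\mathbb E\,t[r]\le q(\mathbb E\,\tau(0,n)+1)$. This bounds the expected passage time for the mixture. Divide by $n$ and let $n\to\infty$. $\square$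

The reverse of (1) fails in general. Take $U_1=\delta_0$, $U_2=\delta_1$, $q\in(0,\frac12)$. The mixture has mass $p>\frac12$ at $0$. By Kesten, *Aspects of first passage percolation*, 1986, on $\mathbb Z^2$ one has $\mu(U)=0$ if and only if $U(0)\ge p_c=\frac12$. So the mixture has time constant $0<q=p\mu(\delta_0)+q\mu(\delta_1)$. If (1) failed as well, then $\mu$ would be neither convex nor concave under mixtures.

What changes in general? Let us repeat the proof with $U_1=\delta_a$, $a>0$, and $U_2$ with times bounded away from $0$. A near-optimal path $r$ for $U_2$ has expected mixed time $q\,\mathbb E\,t[r]+p\,a\,\mathbb E|r|$, where $|r|$ is the number of edges. To get (1) we would need $\mathbb E|r|\le n(1+o(1))$, but all we know is $|r|\ge n$. The path is tuned to $U_2$ and has no reason to be good for $U_1$. For $U_1=\delta_0$ this did not matter, because every path is optimal for $\delta_0$. For two general laws, no single path serves both. This obstructs the proof; it does not yet decide (1). The answer is that (1) is false, for every prescribed $p$.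

**Theorem 2.** Let $p\in(0,1)$, $q=1-p$, $\epsilon_0>0$. There are distribution functions $U_1,U_2$ of random variables with values in $[1,11]$, at total variation distance $<\epsilon_0$, with
$$\mu(pU_1+qU_2)>p\,\mu(U_1)+q\,\mu(U_2).$$
One can also take $U_1,U_2$ with $C^\infty$ densities supported in $[1,12]$.

## 2. Series ties and parallel ties on one square

To see which laws to try, replace the lattice by tiny graphs. Let an edge have an atom of mass $m_x$ that moves: it sits at $x-w$ with weight $1-s$ and at $x+w$ with weight $s$. The law is affine in $s$, so (1) along this line says that $s\mapsto\mu$ is convex. On a finite graph with passage time $\varphi$, put $\Delta_i\varphi=\varphi|_{t_i=x+w}-\varphi|_{t_i=x-w}$. Differentiating the product law twice gives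
$$\frac{d^2}{ds^2}\mathbb E\varphi=m_x^2\sum_{i\neq j}\mathbb E\,\Delta_i\Delta_j\varphi .$$

*Parallel.* For $\varphi=\min(t_1+a,\,t_2+a)$,
$$\Delta_1\Delta_2\varphi=(x+w)-2(x-w)+(x-w)=2w>0.$$
If instead the offsets are $a\ne b$ with $|a-b|\ge2w$, the same side always wins and $\Delta_1\Delta_2\varphi=0$.

*Series.* For $\varphi=\min(t_1+t_2,K)$ with $K=2x$, $\Delta_1\Delta_2\varphi=2x-2\cdot 2x+(2x-2w)=-2w<0$. If $|K-2x|\ge 2w$, the result is $0$.

So ties between edges on opposite sides favor convexity, and ties between edges in series violate it. Now take a single square, crossed between opposite corners: $\varphi=\min(t_1+t_2,\,t_3+t_4)$. Let the law have mass $m_x$ at the moving atom and masses $m_c,m_d$ at $c<x<d$, with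
$$x=2-\delta,\quad c=2-5\delta,\quad d=2+3\delta,\qquad c+d=2x,\qquad 0<w\le\delta/10,$$
and $m_x+m_c+m_d=1$. Look at pairs of moving edges when the other two edges take values in $\{c,d\}$. A pair in series ties exactly when the other side is $\{c,d\}$. This has probability $2m_cm_d$, there are $4$ ordered pairs in series, and each contributes $-2w$. A pair on opposite sides ties exactly when the other two edges are both $c$ or both $d$. This has probability $m_c^2+m_d^2$, there are $8$ ordered pairs, and each contributes $2w$. If exactly one of the other two edges is of kind $x$ there is no tie. The opposite-side offsets then differ by at least $4\delta-w$, and in the series case $K$ is $4-6\delta\pm w$ or $4+2\delta\pm w$, against $2x=4-2\delta$. If both are of kind $x$, use $|\Delta_i\Delta_j\varphi|\le 2w$ for each of the $12$ ordered pairs. Hence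
$$\frac{d^2}{ds^2}\mathbb E\varphi=16\,w\,m_x^2\,(m_c^2+m_d^2-m_cm_d)+\text{error},\qquad|\text{error}|\le 24\,w\,m_x^4.\tag{2}$$
Since $m_c^2+m_d^2\ge2m_cm_d$, the parallel ties win on an isolated square, whatever the masses (when $m_x$ is small). This is where the naive construction stops.

The lattice can do what an isolated square cannot: give the three ties different weights. Suppose typical edges have time about $1$. A geodesic then takes two consecutive edges of cost about $2$ each only if nearby edges are blocked. Let each edge be blocked with small probability $y$. We shall see that taking two sides of a square at total cost slightly below $4$ requires two nearby blocked edges, and at total cost slightly above $4$ it requires three. The ties cost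
$$x+x=c+d=4-2\delta,\qquad x+c=x+c=4-6\delta,\qquad x+d=x+d=4+2\delta,$$
so the weights become $m_cm_dy^2$ for the series tie and $m_c^2y^2$, $m_d^2y^3$ for the parallel ones. With $m_c=r\,m_d$ we compare $r$ with $r^2+y$, and the series tie wins if $y\ll r\ll1$. Ties among moving atoms are suppressed by taking $m_x$ small. The rest of these notes turns this into a proof.

## 3. The laws $U_{s,\tau}$ and the critical value of an edge

**The constants.** Let $\delta=\frac1{100}$, $\eta=\frac1{1000}$, $L=200/\eta=2\cdot10^5$, $\epsilon_1=\frac1{1600}$, so that $8\epsilon_1\eta L=1$. Let $\Lambda=[-L,L]^2\cap\mathbb Z^2$, and let $E(\Lambda)$ be the set of edges with both endpoints in $\Lambda$. Fix $\kappa>0$ with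
$$\kappa\le\epsilon_1\eta,\qquad\kappa\le\delta\eta/16,\qquad\kappa\,(4L+|E(\Lambda)|)\le1 .$$

**The laws.** Let $x,c,d$ be as in Section 2. For $q_0\in(0,\frac12)$ let
$$G=q_0\,\mathrm{Unif}[1,1+\kappa]+(1-q_0)\,\mathrm{Unif}[1+\eta-\kappa,1+\eta],$$
and for $s,\tau\in[0,1]$ let
$$U_{s,\tau}=(1-b_0)G+y\,\mathrm{Unif}[10,11]+m_x[(1-s)\delta_{x-w}+s\delta_{x+w}]+m_c\delta_c+m_d\delta_d+\varepsilon[(1-\tau)\delta_{x+\zeta}+\tau\delta_{x+2\zeta}],$$
with $b_0=y+m_x+m_c+m_d+\varepsilon$. We always assume $0<w\le\zeta\le\delta/10$ and $m_x+m_c+m_d+\varepsilon\le y\le\frac1{100}$, so $b_0\le2y\le\frac1{50}$.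

The law $G$ gives the ordinary edges. The uniform part on $[10,11]$ gives the blocked edges. The atom of mass $m_x$ moves with $s$. The small atom of mass $\varepsilon$, moving with $\tau$, is a measuring device whose purpose appears in Section 4.

**Vocabulary.** An edge is *good* if its time is in $[1,1+\eta]$ and *bad* otherwise; bad edges have times $>1+\eta$ and probability $b_0\le2y$. An edge is an *atom* if its time is one of $x\pm w,\,c,\,d,\,x+\zeta,\,x+2\zeta$, and *continuous* otherwise. For example, an edge of time $10.5$ is bad and continuous, and an edge of time $c=1.95$ is a bad atom. The continuous part of the law has density at most $1/\kappa$. All times lie in $[1,11]$ and have mean $\le1.5$.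

**Paths.** "Path" means self-avoiding path. Every walk contains a path with the same endpoints using a subset of its edges, so of no larger cost, and of strictly smaller cost if the walk is not itself a path. Write $T=T_n=\tau(0,n)$. Since times are in $[1,11]$, $T_n\le11n$ and only finitely many paths from $\mathbf 0$ have cost below a given bound. So minima are attained, geodesics (paths from $\mathbf 0$ to $\mathbf n$ of cost $T_n$) have at most $11n$ edges, and $T_n$ depends on finitely many edges. Whenever an optimal path is chosen, it is the first in a fixed enumeration of all paths, which makes the choice measurable. Let $\gamma$ be the geodesic so chosen. Then $\mathbb E|\gamma|\le\mathbb E\,T_n\le2n$.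

**Definition (critical value).** For an edge $e$ let $T^\infty$ be the minimal cost of paths from $\mathbf 0$ to $\mathbf n$ avoiding $e$, and $T^0$ the minimal cost of such paths through $e$, computed with $t_e=0$. Put $s_e=T^\infty-T^0$. It does not depend on $t_e$.

Example: if the whole graph is a square crossed from one corner to the opposite one, $e$ and $\alpha$ form one side, and $\beta,\gamma'$ the other, then $s_e=t_\beta+t_{\gamma'}-t_\alpha$. For $t_\alpha=x$ and $\{t_\beta,t_{\gamma'}\}=\{c,d\}$ we get $s_e=x$, exactly in the range where the moving atom of $e$ lives.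

If $T^{e=b}$ is the passage time with $t_e$ set to $b$, then $T^{e=b}=\min(T^\infty,T^0+b)$, so
$$T^{e=b_2}-T^{e=b_1}=\int_{b_1}^{b_2}1\{s_e>b\}\,db .\tag{3}$$
If $s_e>b$, then $T^0+b<T^\infty$, and an optimal path through $e$ is a geodesic of the configuration with $t_e=b$. Since $T^\infty\le11(n+2)$ (take the straight path, with a detour around $e$ if necessary) and $T^0$ is at least the distance from $\mathbf 0$ to $e$, only finitely many edges can have $s_e>0$. Put
$$\rho_n^{s,\tau}(b)=\frac1n\sum_e\mathbb P_{s,\tau}(s_e>b)\quad(b>0),\qquad g_n(s,\tau)=\frac1n\mathbb E_{s,\tau}T_n .$$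
The function $\rho_n$ is nonincreasing in $b$, and $g_n$ is a polynomial in $(s,\tau)$, because $T_n$ depends on finitely many edges and the law is affine in each variable. Differentiating the product law edge by edge in $s$ replaces the law of one edge by $m_x(\delta_{x+w}-\delta_{x-w})$. With (3), and similarly for $\tau$,
$$\partial_sg_n=m_x\int_{x-w}^{x+w}\rho_n^{s,\tau}(b)\,db,\qquad\partial_\tau g_n=\varepsilon\int_{x+\zeta}^{x+2\zeta}\rho_n^{s,\tau}(b)\,db.\tag{4}$$

Below, $C_1$ denotes constants depending only on $\delta,\eta$, and $C_2$ constants that may also depend on $\kappa$; both may change from line to line. Neither depends on $n,q_0,y,m_x,m_c,m_d,\varepsilon,\zeta,w,s,\tau$.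

## 4. Non-convexity from two estimates on critical values

By (4), the slope of $g_n$ in $s$ is governed by $\rho_n(b)$ for $b$ near $x$. We want this slope to be larger near $s=0$ than near $s=1$. The direct approach, computing $\partial_s^2g_n$, produces a sum over pairs of edges at all mutual distances, and we have no control over distant pairs. Instead, compare $\rho_n(b)$ with its average over the slightly higher window $[x+\zeta,x+2\zeta]$. The difference counts edges with $s_e$ in a tiny interval above $b$, and these come from ties on small cycles, apart from rare events. The average itself is $\partial_\tau g_n/(\varepsilon\zeta)$. Integrated over $\tau$, it is a difference of values of $g_n$, and it barely moves with $s$ because $w$ is tiny.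

Put $X=m_xm_cm_dy^2$.

**Proposition 3.** One can fix $q_0$ and constants $p_0,c_*\in(0,1)$, depending only on $\delta,\eta,\kappa$, such that if $b_0\le p_0$, then for $n\ge n_0$ ($n_0$ uniform in $s,\tau$)
$$\frac1n\sum_e\mathbb P_{s,\tau}(x+w\le s_e\le x+\zeta)\ \ge\ c_*(1-s)X .$$

**Proposition 4.** For $b\in(x-w,x+w)$,
$$\frac1n\sum_e\mathbb P_{s,\tau}(b<s_e\le x+2\zeta)\le C_1(1-s)X+\mathrm{Err},$$
$$\mathrm{Err}=C_1\Big[m_xm_c^2y^2+m_xm_d^2y^3+m_x^3+(m_x+m_c+m_d+\varepsilon)^5+\varepsilon+\frac1n\Big]+C_2\zeta .$$

**Proposition 5.** For suitable parameters there is $\tau\in[0,1]$ such that $F^\tau(s):=\mu(U_{s,\tau})$ is not convex on $[0,1]$.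

*Proof of Proposition 5 from Propositions 3 and 4.*

**Step 1: choose the parameters, so that all errors are small compared with $X$.** Let $C_1\ge1$, $C_2$ be the constants of Proposition 4 and $q_0,p_0,c_*$ those of Proposition 3. Choose, in this order:

- $\theta=r=c_*/(100C_1)$, so $\theta\le\frac1{100}$;
- $y\le\frac1{100}$ with $y\le rc_*/(100C_1)$ and $2y\le p_0$;
- $m_d=m$, $m_c=rm$, $m_x=\lambda m$, where $\lambda^2=c_*ry^2/(100C_1)$, so $\lambda<1$;
- $m\le y/4$ small, then $\varepsilon\le m$ small, then $\zeta$ small, finally $w$ small.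

Then $m_x+m_c+m_d+\varepsilon\le4m\le y$, $b_0\le2y\le p_0$, and $X=\lambda rm^3y^2$. The terms of $\mathrm{Err}$ are:

- $C_1m_xm_c^2y^2=C_1rX=c_*X/100$;
- $C_1m_xm_d^2y^3=C_1(y/r)X\le c_*X/100$;
- $C_1m_x^3=C_1\lambda^3m^3=\dfrac{C_1\lambda^2}{ry^2}X=c_*X/100$;
- $C_1(4m)^5\le c_*X/100$ for $m$ small, since $X$ is a constant times $m^3$;
- $C_1\varepsilon\le c_*X/100$, $C_2\zeta\le c_*X/100$, and $C_1/n\le c_*X/100$ for $n$ large.

So $\mathrm{Err}\le0.07\,c_*X$ for large $n$. By the choice of $w$ we also have $44w/(\varepsilon\zeta)\le c_*X/100$.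

**Step 2: sandwich $\rho_n(b)$ between comparison averages.** Let $A_n^{s,\tau}=\frac1\zeta\int_{x+\zeta}^{x+2\zeta}\rho_n^{s,\tau}(b')\,db'$. Since $\rho_n$ is nonincreasing, $\rho_n(x+2\zeta)\le A_n\le\rho_n(x+\zeta)$. Writing $\rho_n(b)=\rho_n(x+\zeta)+\frac1n\sum_e\mathbb P(b<s_e\le x+\zeta)$, and the same with $2\zeta$, we get for $b\in(x-w,x+w)$
$$A_n+\frac1n\sum_e\mathbb P(b<s_e\le x+\zeta)\ \le\ \rho_n(b)\ \le\ A_n+\frac1n\sum_e\mathbb P(b<s_e\le x+2\zeta).\tag{5}$$

**Step 3: show that the $\tau$-averaged $A_n$ hardly depends on $s$.** By (4), $a_n(s):=\int_0^1A_n^{s,\tau}\,d\tau=\frac1{\varepsilon\zeta}[g_n(s,1)-g_n(s,0)]$. The laws $U_{s,\tau}$ and $U_{s',\tau}$ can be coupled with times differing by at most $2w$. Geodesics have at most $11n$ edges, so $|g_n(s,\tau)-g_n(s',\tau)|\le22w$. Hence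
$$|a_n(s)-a_n(s')|\le\frac{44w}{\varepsilon\zeta}.\tag{6}$$

**Step 4: compare the increments at the two ends.** Let $\bar g_n(s)=\int_0^1g_n(s,\tau)\,d\tau$. For $b<x+w$ the event $\{b<s_e\le x+\zeta\}$ contains $\{x+w\le s_e\le x+\zeta\}$. By (4), the left part of (5) and Proposition 3,
$$\bar g_n(\theta)-\bar g_n(0)\ge2wm_x\Big[\int_0^\theta a_n(s)\,ds+\theta(1-\theta)c_*X\Big].$$
By (4), the right part of (5) and Proposition 4, with $1-s\le\theta$,
$$\bar g_n(1)-\bar g_n(1-\theta)\le2wm_x\Big[\int_{1-\theta}^1a_n(s)\,ds+\theta(\theta C_1X+\mathrm{Err})\Big].$$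
Subtracting and using (6), for all large $n$,
$$[\bar g_n(\theta)-\bar g_n(0)]-[\bar g_n(1)-\bar g_n(1-\theta)]\ge2wm_x\theta\Big[(1-\theta)c_*X-\theta C_1X-\mathrm{Err}-\frac{44w}{\varepsilon\zeta}\Big].$$
The bracket is at least $(0.99-0.01-0.07-0.01)c_*X$, so the right side is at least $wm_x\theta c_*X>0$.

**Step 5: pass to the limit.** As $n\to\infty$, $g_n(s,\tau)\to F^\tau(s)$, and $g_n\le11$. By bounded convergence $\bar F=\int_0^1F^\tau\,d\tau$ satisfies $\bar F(\theta)-\bar F(0)>\bar F(1)-\bar F(1-\theta)$. Since $\theta\le\frac12$, a convex function cannot do this: its increment over an interval of length $\theta$ does not decrease when the interval moves right. So $\bar F$ is not convex. If every $F^\tau$ were convex, $\bar F$ would be. $\square$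

## 5. From non-convexity to every $p$, and to smooth densities

*Proof of Theorem 2 from Proposition 5.* Take the parameters and $\tau$ of Proposition 5 and write $F=F^\tau$.

**Step 1: $F$ is continuous.** Lemma 6 below with $H=\emptyset$ gives $\rho_n(x-w)\le C_1$. By (4), $0\le\partial_sg_n\le2wm_xC_1$. Letting $n\to\infty$, $F$ is Lipschitz.

**Step 2: violate (1) for the prescribed $p$.** As $F$ is not convex, there are $a_0<a_1$ in $[0,1]$ such that $F$ exceeds its chord over $[a_0,a_1]$ somewhere. Let $\psi$ be $F$ minus this chord, $M=\max_{[a_0,a_1]}\psi>0$, and let $s^*$ be the smallest maximizer. It lies in $(a_0,a_1)$ because $\psi(a_0)=\psi(a_1)=0$. For small $h>0$ put $s_1=s^*-qh$ and $s_2=s^*+ph$. Then $ps_1+qs_2=s^*$, $\psi(s_1)<M$ and $\psi(s_2)\le M$, so $\psi(s^*)>p\psi(s_1)+q\psi(s_2)$. The chord is affine, so $F(s^*)>pF(s_1)+qF(s_2)$. Let $U_i=U_{s_i,\tau}$. Since $U_{s,\tau}$ is affine in $s$, $pU_1+qU_2=U_{s^*,\tau}$ and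
$$\mu(pU_1+qU_2)>p\,\mu(U_1)+q\,\mu(U_2).$$
These laws live on $[1,11]$. They differ only by moving mass $m_xh$ from $x-w$ to $x+w$, so their total variation distance is $m_xh<\epsilon_0$ for $h$ small.

**Step 3: smooth the laws.** Let $Z$ have a $C^\infty$ density supported in $[0,1]$. For $0<h'\le1$ let $U^{(h')}$ be the law of $t+h'Z$, with $t\sim U$ and $Z$ independent. Then $(pU_1+qU_2)^{(h')}=pU_1^{(h')}+qU_2^{(h')}$, and total variation distance does not increase. Moreover $0\le\mu(U^{(h')})-\mu(U)\le11h'$ for laws $U$ on $[1,11]$, because a geodesic for $U$ has at most $11n$ edges and each time increases by at most $h'$. So the strict inequality persists for small $h'$. The laws $U_i^{(h')}$ have $C^\infty$ densities supported in $[1,12]$. $\square$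

It remains to prove Lemma 6 and Propositions 3 and 4.

## 6. Critical edges lie on a cycle of two competing paths

For an edge $e$, let $\mathcal B(e)$ be the set of edges with an endpoint within $\ell^1$-distance $10$ of an endpoint of $e$.

The first lemma allows us to pay for several bad edges near $e$ and still sum over all $e$ at cost $O(n)$: after repairing those edges, the geodesic must come close to $e$.

**Lemma 6.** Let $0\le k\le6$, $H\subset\mathcal B(e)\setminus\{e\}$ with $|H|=k$, and let $\mathcal T_H$ be the event that the time of each $f\in H$ lies in a prescribed set of bad values, of probability $p_f$. Let $b\ge x-w$. Then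
$$\mathbb P(\mathcal T_H,\ s_e>b)\le2\Big(\prod_{f\in H}p_f\Big)\,\mathbb P\big(\gamma\cap(H\cup\{e\})\ne\emptyset\big).$$
Consequently the sum over all $e$, all such $H\subset\mathcal B(e)$, and boundedly many prescriptions with $\prod p_f\le\Pi$ is $\le C_1\Pi n$.

*Proof.* Let $\omega'$ be obtained from the configuration $\omega$ by replacing the times on $H\cup\{e\}$ by independent times of law $G$. Suppose $\mathcal T_H$ and $s_e>b$ hold. An optimal path through $e$ has $\omega'$-cost at most $T^0+1+\eta<T^0+b$, because times on $H$ only decreased and $b\ge x-w>1+\eta$. A path using no edge of $H\cup\{e\}$ has $\omega'$-cost at least $T^\infty>T^0+b$. So every geodesic of $\omega'$ uses an edge of $H\cup\{e\}$. This property of $\omega'$ is independent of the times of $\omega$ on $H$. Also, $\omega'$ has the law of $\omega$ conditioned on all edges of $H\cup\{e\}$ being good, an event of probability at least $(1-b_0)^7\ge\frac12$. This proves the inequality. For the sum, each edge lies in $H\cup\{e\}$ for boundedly many pairs $(e,H)$, so $\sum_e\sum_H\mathbb P(\gamma\cap(H\cup\{e\})\ne\emptyset)\le C_1\mathbb E|\gamma|\le C_1n$.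 $\square$

The next lemma says that $s_e$ is a comparison of two sides of a cycle.

**Lemma 7.** Suppose $s_e>0$, and let $\pi_1$ be an optimal path through $e$ (for $T^0$). There are a subpath $\beta_1\ni e$ of $\pi_1$ from $u$ to $v$, $u\ne v$, and a path $\beta_2$ from $u$ to $v$ meeting $\beta_1$ only at $u,v$, such that $\pi_2:=\pi_1[\mathbf 0,u]\,\beta_2\,\pi_1[v,\mathbf n]$ is an optimal path avoiding $e$. Edges of $\beta_1$ are not in $\pi_2$, edges of $\beta_2$ are not in $\pi_1$, and $s_e=t(\beta_2)-t(\beta_1\setminus e)$.

*Proof.* Costs of walks through $e$ are computed with $t_e=0$. Let $\pi_2'$ be an optimal path avoiding $e$. Let $\beta_1$ be the maximal subpath of $\pi_1$ containing $e$ whose interior vertices are off $\pi_2'$. Its ends $u$ (first along $\pi_1$) and $v$ lie on $\pi_2'$, since the endpoints $\mathbf 0,\mathbf n$ of $\pi_1$ do.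

**Step 1: $\pi_2'$ visits $u$ before $v$.** Suppose it visits $v$ before $u$. The walks $\pi_2'[\mathbf 0,v]\,\pi_1[v,\mathbf n]$ and $\pi_1[\mathbf 0,u]\,\pi_2'[u,\mathbf n]$ avoid $e$, so each costs at least $T^\infty$. Together they omit $\pi_2'[v,u]$, which has positive cost, so their total cost is $<T^0+T^\infty$. Thus $2T^\infty<T^0+T^\infty$, contradicting $s_e>0$. Let $\beta_2=\pi_2'[u,v]$. It meets $\beta_1$ only at $u,v$.

**Step 2: $\pi_2$ is an optimal path avoiding $e$.** The walk $\pi_1[\mathbf 0,u]\,\pi_2'[u,\mathbf n]$ avoids $e$, so $t(\pi_2'[\mathbf 0,u])\le t(\pi_1[\mathbf 0,u])$. If this were strict, the walk $\pi_2'[\mathbf 0,u]\,\pi_1[u,\mathbf n]$ would cost less than $T^0$. A path contained in it could not use $e$, by definition of $T^0$, so it would avoid $e$ and give $T^\infty<T^0$, a contradiction. Hence equality holds. In the same way at $v$: the walk $\pi_2'[\mathbf 0,v]\,\pi_1[v,\mathbf n]$ avoids $e$, so $t(\pi_2'[v,\mathbf n])\le t(\pi_1[v,\mathbf n])$. If this were strict, the walk $\pi_1[\mathbf 0,v]\,\pi_2'[v,\mathbf n]$ would cost less than $T^0$,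 and the same contradiction follows. So $\pi_2$ is a walk avoiding $e$ with the same cost as $\pi_2'$, namely $T^\infty$. It is simple, since otherwise, times being positive, a path contained in it would avoid $e$ at a smaller cost.

**Step 3: the edges.** A common edge of $\beta_1$ and $\beta_2$ would have both endpoints in $\{u,v\}$, so it would join $u$ and $v$. Both simple paths would then equal this edge, so $\beta_1=\beta_2=\{e\}$, which is impossible since $e\notin\beta_2$. The remaining disjointness follows from simplicity of $\pi_1$ and $\pi_2$. Subtracting costs, $s_e=T^\infty-T^0=t(\beta_2)-t(\beta_1\setminus e)$. $\square$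

So $\beta_1\cup\beta_2$ is a simple cycle through $e$. If one of its other edges near $e$ has a continuous time, it is unlikely that $s_e$ falls into a short interval:

**Lemma 8.** Let $I=(x-w,x+2\zeta]$. The sum over $e$ and $f\in\mathcal B(e)\setminus\{e\}$ of $\mathbb P(s_e\in I,\ f\text{ continuous},\ f\in\beta_1\cup\beta_2)$ is at most $C_2\zeta n$.

*Proof.*

**Step 1: confine $t_f$ to two short intervals.** Fix all times except $t_f$ ($t_e$ is irrelevant to $s_e$). Then $T^0=\min(M_1,M_2+t_f)$ and $T^\infty=\min(N_1,N_2+t_f)$. Here $M_1,N_1$ are minima over paths avoiding $f$, and $M_2,N_2$ are minima over paths using $f$, computed with $t_f=0$ (an empty minimum is $\infty$). If $f\in\beta_1$, then $f\in\pi_1$ and $f\notin\pi_2$, so $s_e=N_1-M_2-t_f$. If $f\in\beta_2$, then $f\in\pi_2$ and $f\notin\pi_1$, so $s_e=N_2+t_f-M_1$. So on our event $t_f$ lies in a union of two intervals of length $|I|=w+2\zeta\le3\zeta$ determined by the other times. Let $E_{e,f}$ be the event that $s_e>x-w$ when $t_f$ is set to some $t^*\ge1$. It depends only on the times other than $t_e,t_f$,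 it is implied by our event, and it is measurable because $s_e$ is continuous in $t_f$. Since the continuous part of the law has density at most $1/\kappa$, the probability in question is at most $C_2\zeta\,\mathbb P(E_{e,f})$.

**Step 2: on $E_{e,f}$, geodesics pass through $e$ or $f$ if both are good.** On $E_{e,f}$ fix such a $t^*$, with the corresponding $T^0,T^\infty,\pi_1$, and give $e,f$ arbitrary values in $[1,1+\eta]$. The cost of $\pi_1$ becomes at most $T^0+(1+\eta)+\eta<T^0+x-w<T^\infty$. Paths avoiding both $e$ and $f$ cost at least $N_1\ge T^\infty$. So all geodesics use $e$ or $f$. By independence, $\mathbb P(E_{e,f})(1-b_0)^2\le\mathbb P(\gamma\cap\{e,f\}\ne\emptyset)$. Sum over $e,f$, using $\mathbb E|\gamma|\le2n$. $\square$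

## 7. How many bad edges force a geodesic along two sides of an expensive square

Let $Q$ be the unit square with corners $A=(0,0)$, $B=(1,0)$, $C=(1,1)$, $D=(0,1)$. Put
$$W=(-1,0),\ W'=(-1,1),\ S=(0,-1),\ S'=(1,-1),\ E'=(2,0),\ E=(2,1),\ N'=(0,2),\ N=(1,2),$$
and consider the disjoint edge sets
$$\mathcal W=\{WW',W'D\},\quad\mathcal S=\{SS',S'B\},\quad\mathcal E=\{BE',E'E\},\quad\mathcal N=\{DN',N'N\}.$$

**Lemma 9.** Let all times be $\ge1$, those of the edges of $Q$ in $[2-6\delta,2+4\delta]$, and let a geodesic $\pi$, with endpoints at distance $\ge8$ from $Q$, traverse $A\to B\to C$. Then (a) at least two edges outside $Q$ within distance $5$ of $Q$ are bad; (b) if $t(AB)+t(BC)\ge4+\delta$, at least three are.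

By lattice symmetries this applies to any two consecutive edges of any unit square, in either direction.

*Proof.* Throughout, a cheaper walk replacing a segment of $\pi$ contradicts that $\pi$ is a geodesic. Good edges cost at most $1+\eta$, $t(AB)+t(BC)\ge4-12\delta$, and $\delta=0.01$, $\eta=0.001$.

**Step 1: how $\pi$ enters and leaves.** The predecessor of $A$ is $W$ or $S$. If it were $D$, then $D\to A\to B\to C$ (cost $\ge6-18\delta$) could be replaced by $DC$ (cost $\le2+4\delta$). Likewise the successor of $C$ is $E$ or $N$, since $A\to B\to C\to D$ could be replaced by $AD$.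

**Step 2: part (a).**

- Predecessor $W$: if $\mathcal W$ were good, $W\to W'\to D\to C$ would cost $\le4+2\eta+4\delta<5-12\delta\le$ cost of $W\to A\to B\to C$.
- Predecessor $S$: if $\mathcal S$ were good, $S\to S'\to B$ would cost $\le2+2\eta<3-6\delta\le$ cost of $S\to A\to B$.
- Successor $E$: if $\mathcal E$ were good, $B\to E'\to E$ would cost $\le2+2\eta<3-6\delta\le$ cost of $B\to C\to E$.
- Successor $N$: if $\mathcal N$ were good, $A\to D\to N'\to N$ would cost $\le4+4\delta+2\eta<5-12\delta\le$ cost of $A\to B\to C\to N$.

So the relevant one of $\mathcal W,\mathcal S$ and the relevant one of $\mathcal E,\mathcal N$ each contain a bad edge, and these sets are disjoint.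

**Step 3: part (b), restricting where the bad edges can be.** Suppose only two edges outside $Q$ within distance $5$ are bad. By (a), exactly one lies in the relevant set among $\mathcal W,\mathcal S$, exactly one in the relevant set among $\mathcal E,\mathcal N$, and there is no other.

*Predecessor $W$ with $WW'$ bad is impossible.* Here $W'D$ and $\mathcal S$ are good. Let $v$ precede $W$.

- $v=(-2,0)$: $(-2,0)\to(-2,1)\to W'\to D\to C$ costs $\le5+3\eta+4\delta<6-12\delta\le$ cost of $(-2,0)\to W\to A\to B\to C$.
- $v=(-1,-1)$: $(-1,-1)\to S\to S'\to B$ costs $\le3+3\eta<4-6\delta\le$ cost of $(-1,-1)\to W\to A\to B$.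
- $v=W'$: $W'\to D\to C$ costs $\le3+\eta+4\delta<6-12\delta\le$ cost of $W'\to W\to A\to B\to C$.

*Predecessor $S$ with $SS'$ bad is impossible.* Here $S'B$ and $\mathcal W$ are good. Let $v$ precede $S$.

- $v=(0,-2)$: $(0,-2)\to(1,-2)\to S'\to B$ costs $\le3+3\eta<4-6\delta\le$ cost of $(0,-2)\to S\to A\to B$.
- $v=(-1,-1)$: $(-1,-1)\to W\to W'\to D\to C$ costs $\le5+3\eta+4\delta<6-12\delta\le$ cost of $(-1,-1)\to S\to A\to B\to C$.
- $v=S'$: $S'\to B$ costs $\le1+\eta$, less than $S'\to S\to A\to B$.

The reflection $(i,j)\mapsto(1-j,1-i)$ exchanges $A\leftrightarrow C$, $W\leftrightarrow N$, $W'\leftrightarrow N'$, $S\leftrightarrow E$, $S'\leftrightarrow E'$ and fixes $B,D$. Combined with reversal of $\pi$, it shows that *successor $N$ with $N'N$ bad* and *successor $E$ with $E'E$ bad* are impossible.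

**Step 4: part (b), the four remaining cases** (predecessor, successor).

- $(W,E)$, bad $\{W'D,BE'\}$: $W\to(-1,-1)\to S\to S'\to(2,-1)\to E'\to E$ is good and costs $\le6+6\eta<6+\delta\le$ cost of $W\to A\to B\to C\to E$. This is where $t(AB)+t(BC)\ge4+\delta$ is used.
- $(S,N)$, bad $\{S'B,DN'\}$: the image of $(W,E)$ under the reflection and reversal.
- $(W,N)$, bad $\{W'D,DN'\}$: $W\to W'\to(-1,2)\to N'\to N$ costs $\le4+4\eta<6-12\delta\le$ cost of $W\to A\to B\to C\to N$.
- $(S,E)$, bad $\{S'B,BE'\}$: $S\to S'\to(2,-1)\to E'\to E$ costs $\le4+4\eta<6-12\delta\le$ cost of $S\to A\to B\to C\to E$.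

Each is a contradiction. $\square$

## 8. The upper bound: all ties in the window

*Proof of Proposition 4.* Let $b\in(x-w,x+w)$ and consider the events $b<s_e\le x+2\zeta$. The boundedly many edges $e$ within distance $20$ of $\mathbf 0$ or $\mathbf n$ contribute $\le C_1/n$; discard them. By Lemma 7, $\mathcal C=\beta_1\cup\beta_2$ is a simple cycle through $e$, so $|\mathcal C|$ is even and $\ge4$. Let $f_1,\dots,f_k$, $k=\min(5,|\mathcal C|-1)$, be the edges following $e$ around $\mathcal C$ in a fixed direction. They lie in $\mathcal B(e)$.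

**Step 1: remove continuous edges.** If some $f_i$ is continuous, Lemma 8 gives a total contribution $\le C_2\zeta$. From now on all $f_i$ are atoms.

**Step 2: remove long cycles.** If $|\mathcal C|\ge6$, then $f_1,\dots,f_5$ are five atoms in $\mathcal B(e)$. Atoms are bad, so Lemma 6, summed over all five-element sets $H\subset\mathcal B(e)\setminus\{e\}$, gives a contribution $\le C_1(m_x+m_c+m_d+\varepsilon)^5$.

**Step 3: list the ties on squares.** Let $|\mathcal C|=4$, so $\mathcal C$ is a unit square $Q$ whose other three edges are atoms. If one of them has time $x+\zeta$ or $x+2\zeta$, Lemma 6 with $|H|=1$ gives a contribution $\le C_1\varepsilon$. Otherwise they are of kinds $x$ (value $x\pm w$), $c$, $d$. If $|\beta_1|=1$, then $s_e=t(\beta_2)>5$. If $|\beta_1|=3$, then $s_e<0$. Neither is possible for $s_e\in(x-w,x+2\zeta]$. So $\beta_1=\{e,\alpha\}$, $\beta_2=\{\beta,\gamma'\}$ and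
$$s_e=t_\beta+t_{\gamma'}-t_\alpha .$$
In units of $\delta$ relative to $2$, the kinds $x,c,d$ are $-1,-5,3$, all congruent to $3$ modulo $4$. Hence $|s_e-(2+k\delta)|\le3w$ for some $k\equiv3\pmod4$. Since $s_e\in(x-w,x+2\zeta]$, $x=2-\delta$ and $3w+2\zeta<4\delta$, we must have $k=-1$. So the kinds of $\beta,\gamma'$ add up to that of $\alpha$ minus $1$: to $-2$, $-6$, $2$ for $\alpha=x,c,d$. The possible sums of two kinds are $-2=(-1)+(-1)=(-5)+3$, $-6=(-1)+(-5)$, $2=(-1)+3$, $-10$ and $6$. The solutions are therefore:

- series type: $\alpha=x$, $\{\beta,\gamma'\}=\{c,d\}$;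
- $x$-type: $\alpha=x$, $\{\beta,\gamma'\}=\{x,x\}$;
- $c$-type: $\alpha=c$, $\{\beta,\gamma'\}=\{x,c\}$;
- $d$-type: $\alpha=d$, $\{\beta,\gamma'\}=\{x,d\}$.

**Step 4: count the bad edges around the square.** Set $t_e=b$. As $s_e>b$, $\pi_1\supset\beta_1$ is a geodesic of this configuration. The edges of $Q$ now have times in $[2-6\delta,2+4\delta]$, and $\mathbf 0,\mathbf n$ are far from $Q$, so Lemma 9 applies to the two edges of $\beta_1$. Hence there are at least two bad edges outside $Q$ in $\mathcal B(e)$. For the $d$-type, $t(\beta_1)=b+d\ge4+2\delta-w\ge4+\delta$, so there are at least three.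

**Step 5: apply Lemma 6.** Let $H$ consist of the three other edges of $Q$ and two (for the $d$-type, three) of these bad edges, each of probability $\le2y$, so $|H|\le6$. For the $x$-type use only the edges of $Q$. Summing over all possible $H$:

- the $c$-type contributes $\le C_1m_xm_c^2y^2$, the $d$-type $\le C_1m_xm_d^2y^3$, the $x$-type $\le C_1m_x^3$;
- for the series type, $s_e=c+d-t_\alpha=2x-t_\alpha>b>x-w$ forces $t_\alpha=x-w$, which has probability $m_x(1-s)$. The contribution is $\le C_1(1-s)m_xm_cm_dy^2=C_1(1-s)X$. $\square$

The factor $1-s$ in the series type is the point of the construction: the more of the moving atoms are at $x+w$, the fewer series ties remain.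

## 9. Good locations along the geodesic

For Proposition 3 we must show that the series type really occurs, at a positive density of places. We change the configuration in large boxes that the geodesic visits, and first need boxes in which the environment is ordinary.

Call an edge *low* if its time is $<1+\eta-\kappa$. Then its time is in $[1,1+\kappa]$, and this has probability $\le q_0$. For $z\in\mathbb Z^2$ let $\Lambda_z=z+\Lambda$.

**Definition (good location).** The point $z$ is *good* if

1. all edges of $E(\Lambda_z)$ are good;
2. every path from $z$ of length $m\in[L,8L]$ contains at most $\epsilon_1m$ low edges.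

For example, if all edges near $z$ have times in $[1+\eta-\kappa,1+\eta]$, then $z$ is good.

Let $x_k=4Lk$, for the integers $k$ with $4L\le x_k\le n-4L$. Their number $K$ satisfies $K\ge n/(4L)-2$, so $K\ge n/(5L)$ for large $n$. Let $v_k$ be the first vertex of $\gamma$ on the column $\{x_k\}\times\mathbb Z$.

**Lemma 10.** One can choose $q_0$ and then $p_0$, depending only on $\delta,\eta,\kappa$, so that if $b_0\le p_0$, then $\mathbb E\,\#\{k:v_k\text{ good}\}\ge K/4$ for $n\ge n_0$, with $n_0$ uniform in $s,\tau$.

*Proof.*

**Step 1: bad blocks are rare and have short-range dependence.** Partition $\mathbb Z^2$ into $L\times L$ blocks. Let $Y_i=1$ if block $i$ contains a vertex that is not good, and $Y_i=0$ otherwise. There are at most $4^m$ paths of length $m$ from a vertex, each has at most $2^m$ subsets of edges, and a given set of at least $\epsilon_1m$ edges is all low with probability at most $q_0^{\epsilon_1m}$. So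
$$\mathbb P(Y_i=1)\le\varpi:=L^2\Big[\sum_{m=L}^{8L}4^m2^mq_0^{\epsilon_1m}+|E(\Lambda)|\,b_0\Big].$$
This is as small as we like by choice of $q_0$, then of $p_0$. Choose them so that $\varpi<128^{-64800}$. The variable $Y_i$ depends only on edges with endpoints within $\ell^\infty$-distance $8L$ of block $i$. The *king-distance* of two blocks is the larger of the differences of their two block coordinates, as for a chess king. Blocks at king-distance $\ge18$ are at $\ell^\infty$-distance $>17L$, so families of $Y_i$ with mutual king-distances $\ge18$ are independent.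

**Step 2: the blocks visited by $\gamma$.** The straight path has expected cost $\le1.5n$ and times in $[1,11]$. By Chebyshev's inequality, $|\gamma|\le T_n\le2n$ with probability tending to $1$, uniformly in $s,\tau$. Cut $\gamma$ into at most $2n/L+1$ pieces of length $\le L$. Each piece meets at most $9$ blocks. So for large $n$ the blocks visited by $\gamma$ form a king-connected set containing the block of $\mathbf 0$, of size at most $9(2n/L+1)\le m_0:=\lceil20n/L\rceil$. It can be enlarged to a king-connected set of exactly $m_0$ blocks. There are at most $8^{2m_0}=64^{m_0}$ king-connected sets of $m_0$ blocks containing a given one: a depth-first walk along a spanning tree visits all blocks in at most $2m_0$ king steps.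

**Step 3: union bound.** Split the blocks into $18^2=324$ classes by their coordinates modulo $18$. If at least $m_0/200$ blocks of a given set have $Y_i=1$, some class contains at least $m_0/64800$ of them. Within a class the $Y_i$ are independent, so
$$\mathbb P\big(\#\{Y_i=1\}\ge m_0/200\big)\le324\cdot2^{m_0}\varpi^{m_0/64800}.$$
Multiplying by $64^{m_0}$ gives $324\,(128\,\varpi^{1/64800})^{m_0}\to0$.

**Step 4: conclude.** Each block meets at most one column $x_k$, so the $v_k$ lie in distinct blocks, all visited by $\gamma$. Hence with probability tending to $1$ the number of non-good $v_k$ is at most $m_0/200\le n/(10L)+\frac1{200}\le K/2$ for large $n$. The last inequality holds because $K/2\ge n/(8L)-1$. So the expected number of good $v_k$ is at least $K/4$ for large $n$. $\square$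

Fix $q_0,p_0$ as in Lemma 10.

**Lemma 11.** Let $z=v_k$ be good in $\omega$, let $u_1,u_2$ be the first and last vertices of $\gamma$ in $\Lambda_z$, and let $R=|u_1-z|_1+|z-u_2|_1$. Then $|u_i-z|_\infty=L$, $R\in[2L,4L]$, $\gamma[\mathbf 0,u_1]$ and $\gamma[u_2,\mathbf n]$ use no edge of $E(\Lambda_z)$,
$$t_\omega(\gamma[u_1,u_2])\ge(1+(1-2\epsilon_1)\eta)R,\tag{7}$$
and $R=|u_1-u_2|_1$. With $z$ as origin and after a lattice symmetry fixing $z$, chosen by a fixed rule as a function of $(u_1-z,u_2-z)$,
$$u_1=(-L,-b_1),\quad u_2=(a_2,b_2),\qquad b_1,a_2,b_2\ge0,\quad\max(a_2,b_2)=L .$$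

*Proof.* As $4L\le x_k\le n-4L$, the points $\mathbf 0,\mathbf n$ are not in $\Lambda_z$. So $|u_i-z|_\infty=L$, and the vertices of $\gamma$ before $u_1$ and after $u_2$ are outside $\Lambda_z$. Since $L\le|u_i-z|_1\le2L$, $R\in[2L,4L]$.

**Step 1: the lower bound (7).** The geodesic passes through $z$ between $u_1$ and $u_2$. Let $m\ge|u_1-z|_1\ge L$ be the length of $\gamma[u_1,z]$. If $m\le8L$, condition 2 says that it has at most $\epsilon_1m$ low edges, each costing at least $1$, and its other edges cost at least $1+\eta-\kappa$. So its cost is at least $m(1+\eta-\kappa-\epsilon_1\eta)\ge|u_1-z|_1(1+(1-2\epsilon_1)\eta)$, using $\kappa\le\epsilon_1\eta$. If $m>8L$, its cost is at least $8L\ge(1+\eta)|u_1-z|_1$, as $|u_1-z|_1\le2L$. The same holds for $\gamma[z,u_2]$. Add.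

**Step 2: $z$ lies in the rectangle spanned by $u_1,u_2$.** By condition 1, a monotone path in $\Lambda_z$ from $u_1$ to $u_2$ gives $t_\omega(\gamma[u_1,u_2])\le(1+\eta)|u_1-u_2|_1$. With (7), $0\le R-|u_1-u_2|_1\le2\epsilon_1\eta R\le8\epsilon_1\eta L=1$. This difference is even, so it is $0$. Hence each coordinate of $z$ lies between those of $u_1$ and $u_2$.

**Step 3: normalize.** Some coordinate of $u_1-z$ is $\pm L$. Exchanging coordinates and reflecting, make the first coordinate $-L$. By Step 2, the first coordinate of $u_2$ is then $\ge0$. Also the second coordinates of $u_1,u_2$ do not have the same strict sign, and reflecting the second coordinate makes them $\le0$ and $\ge0$ respectively. Finally $|u_2|_\infty=L$. $\square$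

## 10. Planting a series tie

We now build, in the box $\Lambda_z$, a cheap road of low edges from $u_1$ to $u_2$ which is interrupted by one square. At this square the road must be crossed by one of two sides, $ABC$ or $ADC$, and these tie in series.

**The road.** In the coordinates of Lemma 11 define a path $\Gamma=\Gamma^-\cup(\text{crossing})\cup\Gamma^+$ in $\Lambda_z$ from $u_1$ to $u_2$, where $\uparrow,\downarrow$ are vertical segments and $\to$ horizontal ones:

- if $b_2\ge1$: $u_1\uparrow(-L,0)\to A:=(-\frac L2,0)$; crossing to $C:=A+(1,1)$; $C\to(a_2,1)\uparrow u_2$;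
- if $b_2=0$ (so $a_2=L$) and $b_1\ge1$: $u_1\uparrow(-L,-1)\to A:=(-\frac L2,-1)$; crossing to $C=A+(1,1)$; $C\to u_2$;
- if $b_1=b_2=0$: $u_1\to A=(-\frac L2,0)$; crossing to $C=A+(1,1)$; $C\to(L,1)\downarrow u_2$.

$\Gamma^-$ is the part up to $A$, and $\Gamma^+$ the part from $C$. Their vertex sets are disjoint. The sum $|\Gamma^-|+|\Gamma^+|$ is $R-2,R-2,R$ in the three cases, so at most $R$. In the first case, for example, it is $(b_1+\frac L2)+(a_2+\frac L2-1)+(b_2-1)=R-2$. Adjacent to $A$ and $C$, both are horizontal over a length $\ge\frac L2-2>16/\eta+2$. Put $B=A+(1,0)$, $D=A+(0,1)$. Neither lies on $\Gamma^\pm$. Set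
$$\beta_1=ABC,\qquad\beta_2=ADC,\qquad e=AB,\qquad e'=BC.$$

**Definition (pattern event).** $\mathcal A$ is the following event on $E(\Lambda_z)\setminus\{e\}$: $t_{e'}=x-w$, $t_{AD}=c$, $t_{DC}=d$; the edges $\{A+(-1,1),D\}$ and $\{B,B+(1,0)\}$ have times in $[10,11]$; the edges of $\Gamma^\pm$ have times in $[1,1+\kappa]$; all others have times in $[1+\eta-\kappa,1+\eta]$.

Since $(1-b_0)q_0\ge q_0/2$ and $(1-b_0)(1-q_0)\ge q_0/2$,
$$\mathbb P(\mathcal A)\ge(q_0/2)^{|E(\Lambda)|}\,(1-s)\,m_xm_cm_d\,y^2 .\tag{8}$$

**Lemma 12.** Let $\omega$ be as in Lemma 11, and let $\omega^*$ equal $\omega$ off $E(\Lambda_z)$ and satisfy $\mathcal A$. Then $s_e(\omega^*)\in[x+w,x+\zeta]$.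

*Proof.* Let $t^*$ be the cost in $\omega^*$ with $t_e$ set to some $b\ge x-w$. Call a path *crossing* if it contains both edges of $\beta_1$ or both edges of $\beta_2$. The plan is to show that non-crossing paths lose, and then to compare $\beta_1$ with $\beta_2$.

**Step 1: the road is cheap.** Let $T_\Gamma$ be the $t^*$-cost of the walk $\gamma[\mathbf 0,u_1]\,\Gamma\,\gamma[u_2,\mathbf n]$ with $\Gamma$ crossing via $\beta_2$. This walk avoids $e$. Outside $\Lambda_z$ nothing changed, the road costs at most $(1+\kappa)R+c+d\le(1+\kappa)R+4$, and it replaces $\gamma[u_1,u_2]$. By (7),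
$$T_\Gamma\le T(\omega)-(1-2\epsilon_1)\eta R+\kappa R+4 .\tag{9}$$

**Step 2: a lower bound for non-crossing paths.** Let $\sigma$ be a non-crossing path from $\mathbf 0$ to $\mathbf n$, using $a$ edges of $\Gamma^-\cup\Gamma^+$. On $E(\Lambda_z)$, the $\omega$-times are $\le1+\eta$, and the $t^*$-times are $\ge1$ on $\Gamma^\pm$ and $\ge1+\eta-\kappa$ elsewhere. So
$$t^*(\sigma)\ge T(\omega)-\eta a-\kappa|E(\Lambda)| .\tag{10}$$

**Step 3, Case 1: $a\le R-8/\eta$.** By (9) and (10),
$$t^*(\sigma)-T_\Gamma\ge\eta(R-a)-2\epsilon_1\eta R-\kappa(R+|E(\Lambda)|)-4\ge8-1-1-4=2 .$$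

**Step 4, Case 2: $a>R-8/\eta$; find a detour $\rho$.** Since $|\Gamma^-|+|\Gamma^+|\le R$, $\sigma$ misses fewer than $8/\eta$ edges of $\Gamma^\pm$. Both parts are longer than that, so $\sigma$ uses edges of both. Among the successive visits of $\sigma$ to vertices of $\Gamma^-\cup\Gamma^+$, two consecutive ones are on different parts. So $\sigma$ has a subpath $\rho$ (up to orientation) joining some $q_1\in\Gamma^-$ to some $q_2\in\Gamma^+$ with interior vertices off $\Gamma^-\cup\Gamma^+$. In particular $\rho$ uses no edge of $\Gamma^\pm$. Let $q_1$ be $i$ steps before $A$, and $q_2$ be $j$ steps after $C$, along $\Gamma$. We show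
$$t^*(\rho)\ge t^*(\Gamma[q_1,q_2]\text{ via }\beta_2)+\delta .\tag{11}$$

*Long detours, $i+j\ge16/\eta$.* The walk $\gamma[\mathbf 0,u_1]\,\Gamma[u_1,q_1]\,\rho\,\Gamma[q_2,u_2]\,\gamma[u_2,\mathbf n]$ has $\omega$-cost at least $T(\omega)$. So by (7) and condition 1,
$$t_\omega(\rho)\ge(1+(1-2\epsilon_1)\eta)R-(1+\eta)(R-i-j)\ge(1+\eta)(i+j)-1 .$$
Since $\rho$ uses no edge of $\Gamma^\pm$, $t^*(\rho)\ge t_\omega(\rho)-\kappa|E(\Lambda)|\ge(1+\eta)(i+j)-2$. As $t^*(\Gamma[q_1,q_2])\le(1+\kappa)(i+j)+4$, the difference is at least $(\eta-\kappa)(i+j)-6\ge15-6>\delta$.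

*Short detours, $i+j<16/\eta$.* Take $A$ as origin, so $q_1=(-i,0)$, $q_2=(1+j,1)$. We show $t^*(\rho)\ge i+j+4$. This gives (11), because $t^*(\Gamma[q_1,q_2])\le(1+\kappa)(i+j)+4-2\delta$ and $\kappa(i+j)\le16\kappa/\eta\le\delta$. The number of vertical edges of $\rho$ is odd, and there are at least $i+j+1$ horizontal ones. If there are at least $3$ vertical ones we are done, since times are $\ge1$. Suppose there is exactly one. Then $\rho$ lives on rows $0$ and $1$.

- If $i\ge1$: $(-i\pm1,0)\in\Gamma^-$, so the first step is to $(-i,1)$. Then $\rho$ runs on row $1$ and must use the edge $\{(-1,1),(0,1)\}$, of time $\ge10$. So $t^*(\rho)\ge10+(i+j)+1$.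
- If $i=0$: the step to $(-1,0)\in\Gamma^-$ is excluded. If $\rho$ starts $A\to D$, the next step is to $C$ or to $(-1,1)$. In the first case $C\in\Gamma^+$ ends $\rho$ and $\rho=\beta_2$, excluded as $\sigma$ is non-crossing. From $(-1,1)$, a simple path on row $1$ cannot reach $q_2$. If $\rho$ starts $A\to B$, the next step is to $C$ (then $\rho=\beta_1$, excluded) or along $\{B,B+(1,0)\}$, of time $\ge10$. The latter gives $t^*(\rho)\ge10+j+1$.

This proves (11). Hence in Case 2, replacing $\rho$ in $\sigma$ by $\Gamma[q_1,q_2]$ via $\beta_2$ gives a walk of cost $\le t^*(\sigma)-\delta$. If $\sigma$ avoids $e$, so does this walk.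

**Step 5: $s_e\ge x+w$.** Let $x-w\le b<x+w$ and let $\sigma$ be an optimal path avoiding $e$, of cost $T^\infty$. It is crossing, since otherwise Step 3 or Step 4 gives a cheaper walk avoiding $e$. As it avoids $e$, it contains $\beta_2$. Replace $\beta_2$ by $\beta_1$. The cost changes by $b+(x-w)-(c+d)=b-x-w<0$. The resulting walk contains a path cheaper than $T^\infty$, which therefore passes through $e$. So $T^0+b<T^\infty$, that is, $s_e>b$. As $b<x+w$ was arbitrary, $s_e\ge x+w$.

**Step 6: $s_e\le x+\zeta$.** Let $b=x+\zeta$ and let $\sigma$ be an optimal path through $e$, of cost $T^0+b$.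

- If $\sigma\supset\beta_1$, replacing $\beta_1$ by $\beta_2$ gives a walk avoiding $e$, with cost change $2x-b-(x-w)=w-\zeta\le0$.
- If $\sigma\supset\beta_2$, then, containing $e=AB$ and $AD$, it contains $B,A,D,C$ in succession. Replacing this by $e'=BC$ gives a cheaper walk avoiding $e$.
- If $\sigma$ is non-crossing: in Case 1, $T_\Gamma<t^*(\sigma)$ and the corresponding walk avoids $e$. In Case 2 there is a walk cheaper than $\sigma$. A path contained in it cannot contain $e$, by optimality of $\sigma$, so it avoids $e$.

In all cases $T^\infty\le T^0+b$, that is, $s_e\le x+\zeta$. $\square$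

*Proof of Proposition 3.* We transfer Lemma 12 into a probability and sum over locations without counting an edge twice.

**Step 1: change the inside of the box.** For a pair $j=(j_1,j_2)$ of points with $|j_i|_\infty=L$ let
$$\mathcal G_{k,z,j}=\{v_k=z,\ z\text{ good},\ (u_1-z,u_2-z)=j\}.$$
If this event is nonempty, let $\mathcal A_{z,j}$ be the corresponding pattern event and $e(z,j)$ the corresponding edge. Let $O$ be the set of configurations outside $E(\Lambda_z)$ given which $\mathcal G_{k,z,j}$ has positive conditional probability. Then $\mathbb P(O)\ge\mathbb P(\mathcal G_{k,z,j})$. If the outside configuration is in $O$ and $\mathcal A_{z,j}$ holds, then some $\omega\in\mathcal G_{k,z,j}$ has the same outside, and Lemma 12 gives $s_{e(z,j)}\in[x+w,x+\zeta]$. By independence of the inside and the outside,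
$$\mathbb P\big(s_{e(z,j)}\in[x+w,x+\zeta]\big)\ge\mathbb P(\mathcal A_{z,j})\,\mathbb P(\mathcal G_{k,z,j}).$$

**Step 2: sum.** There are at most $J=(8L)^2$ pairs $j$. For fixed $j$, $e(z,j)$ is the translate by $z$ of an edge depending only on $j$, so $z\mapsto e(z,j)$ is injective. Also $z$ determines $k$, since its first coordinate is $x_k$. So for each fixed $j$, the sum over $e$ below is at least the sum over $k,z$ of the lower bounds of Step 1. Averaging over $j$ and using (8) and Lemma 10,
$$\sum_e\mathbb P(x+w\le s_e\le x+\zeta)\ge\frac1J\sum_{j,k,z}\mathbb P(\mathcal A_{z,j})\,\mathbb P(\mathcal G_{k,z,j})\ge\frac1J\,(q_0/2)^{|E(\Lambda)|}(1-s)X\cdot\frac K4 .$$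
Here $\sum_{j,k,z}\mathbb P(\mathcal G_{k,z,j})=\mathbb E\,\#\{k:v_k\text{ good}\}\ge K/4$. Since $K\ge n/(5L)$ for large $n$, this is Proposition 3 with
$$c_*=\frac{(q_0/2)^{|E(\Lambda)|}}{20LJ},$$
which depends only on $\delta,\eta,\kappa$. $\square$

Propositions 3 and 4 are proved, so Proposition 5 and with it Theorem 2 hold: inequality (1) fails, for suitable $U_1,U_2$, for every prescribed $p\in(0,1)$.
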